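\title{Continuous traces on two approximative operator ideals\\ need not agree}

\begin{abstract}
A quasi-Banach operator ideal in which the finite-rank operators are dense carries at most one continuous trace. We show that two such ideals $\mathcal A,\mathcal B$, with continuous traces $\alpha,\beta$, can nevertheless disagree on a common operator: on every Banach space $E$ without the approximation property there is $T\in\mathcal A(E)\cap\mathcal B(E)$ with $\alpha(T)=\beta(T)+1$, for suitable $\mathcal A,\mathcal B$. In fact one operator on $E$ can be given any scalar as its trace by a suitable choice of the ideal. We also characterize the spaces $E$ on which all such traces agree. The bounded approximation property is sufficient for this and the approximation property is necessary; for reflexive $E$ the approximation property is both.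
\end{abstract}

\section{The question and the answer}\label{sec:intro}

\subsection*{Ideals and traces}

Throughout, $E,F,\dots$ are Banach spaces over a fixed scalar field $\mathbb K$, either $\mathbb R$ or $\mathbb C$. We write $\mathcal L(E,F)$ for the bounded linear operators and $\mathcal F(E,F)$ for those of finite rank, and we abbreviate $\mathcal L(E)=\mathcal L(E,E)$, and so on. For $a\in E'$ and $y\in F$ let $a\otimes y$ be the operator $x\mapsto\langle x,a\rangle y$. A finite-rank operator on $E$ has a trace,
\[
\operatorname{trace}\Big(\sum_{i=1}^m a_i\otimes x_i\Big)=\sum_{i=1}^m\langle x_i,a_i\rangle ,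
\]
which does not depend on the representation. To speak of traces of further operators one needs a class of operators stable under composition and a topology on it.

A \emph{quasi-Banach operator ideal} $\mathcal A$ assigns to every pair $E,F$ a linear subspace $\mathcal A(E,F)$ of $\mathcal L(E,F)$ containing $\mathcal F(E,F)$, together with a quasi-norm $\|\cdot\|_{\mathcal A}$, such that
\begin{itemize}
\item $\|S+T\|_{\mathcal A}\le c_{\mathcal A}(\|S\|_{\mathcal A}+\|T\|_{\mathcal A})$ with a constant $c_{\mathcal A}\ge1$ independent of $E,F$;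
\item every component $\mathcal A(E,F)$ is complete;
\item if $Y\in\mathcal L(E_0,E)$, $T\in\mathcal A(E,F)$ and $X\in\mathcal L(F,F_0)$, then $XTY\in\mathcal A(E_0,F_0)$ and $\|XTY\|_{\mathcal A}\le\|X\|\,\|T\|_{\mathcal A}\,\|Y\|$;
\item $\|a\otimes y\|_{\mathcal A}=\|a\|\,\|y\|$.
\end{itemize}
The ideal is \emph{approximative} if $\mathcal F(E,F)$ is dense in $\mathcal A(E,F)$ with respect to $\|\cdot\|_{\mathcal A}$ for all $E,F$. A \emph{trace} on $\mathcal A$ is a scalar-valued function $\tau$, defined on $\mathcal A(E)$ for all Banach spaces $E$, such that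
\begin{itemize}
\item[(T$_1$)] $\tau(a\otimes x)=\langle x,a\rangle$ for $a\in E'$, $x\in E$;
\item[(T$_2$)] $\tau(XT)=\tau(TX)$ for $T\in\mathcal A(E,F)$, $X\in\mathcal L(F,E)$;
\item[(T$_3$)] $\tau(S+T)=\tau(S)+\tau(T)$ for $S,T\in\mathcal A(E)$;
\item[(T$_4$)] $\tau(\lambda T)=\lambda\tau(T)$ for $T\in\mathcal A(E)$, $\lambda\in\mathbb K$.
\end{itemize}
It is \emph{continuous} if it is continuous on every component $\mathcal A(E)$.

By (T$_1$), (T$_3$) and (T$_4$), every trace agrees with $\operatorname{trace}$ on finite-rank operators. Hence, by density, an approximative ideal carries \emph{at most one} continuous trace. Since the trace is determined by the ideal, it is natural to ask whether it is in fact determined by the operator.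

\medskip
\noindent\textbf{Question.} \emph{Let $\mathcal A$ and $\mathcal B$ be approximative quasi-Banach operator ideals with continuous traces $\alpha$ and $\beta$. Does it follow that $\alpha(T)=\beta(T)$ for all $T\in\mathcal A(E)\cap\mathcal B(E)$ and every Banach space $E$?}

\medskip
The problem is taken from a printed mathematics book, which records it as open. One may well expect the answer ``yes'': $\alpha(T)$ and $\beta(T)$ are both limits of traces of finite-rank operators that approximate $T$, and if a single sequence of finite-rank operators converges to $T$ in $\mathcal A(E)$ \emph{and} in $\mathcal B(E)$, then $\alpha(T)=\beta(T)$. But nothing in the hypotheses provides a common sequence, and we shall see that there may be none.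

\subsection*{Results}

The space $E$ has the \emph{approximation property} (AP) if for every compact $C\subset E$ and every $\varepsilon>0$ there is $S\in\mathcal F(E)$ with $\|Sx-x\|\le\varepsilon$ for $x\in C$. It has the \emph{bounded} AP if there are $\lambda\ge1$ and a net $(P_i)$ in $\mathcal F(E)$ with $\|P_i\|\le\lambda$ and $P_ix\to x$ for every $x\in E$.

\begin{theorem}\label{thm:main}
If $E$ fails AP, there are approximative quasi-Banach operator ideals $\mathcal A,\mathcal B$ with continuous traces $\alpha,\beta$ and an operator $T\in\mathcal A(E)\cap\mathcal B(E)$ with $\alpha(T)=\beta(T)+1$.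
\end{theorem}

Spaces failing AP exist, by Enflo~\cite{Enflo} and Davie~\cite{Davie}, over either scalar field (Remark~\ref{rem:fields}). So the answer to the question is \textbf{no}. The disagreement can be as large as one likes, for a single operator.

\begin{theorem}\label{thm:all}
If $E$ fails AP, there is one operator $T\in\mathcal L(E)$ such that for every scalar $t$ there is an approximative quasi-Banach operator ideal $\mathcal A_t$ with continuous trace $\alpha_t$, with $T\in\mathcal A_t(E)$ and $\alpha_t(T)=t$.
\end{theorem}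

To say on which spaces traces do agree, we put, for $K\in\mathcal F(E)$,
\[
\sigma(K)=\sup\{|\operatorname{trace}(ZK)|: Z\in\mathcal L(E),\ \|Z\|\le1\}.
\]

\begin{theorem}\label{thm:C}
For a Banach space $E$ the following are equivalent:
\begin{itemize}
\item[(i)] for all approximative quasi-Banach operator ideals $\mathcal A,\mathcal B$ with continuous traces $\alpha,\beta$, one has $\alpha=\beta$ on $\mathcal A(E)\cap\mathcal B(E)$;
\item[(ii)] property \textup{(C)}: if $K_n\in\mathcal F(E)$, $\sigma(K_n-K_m)\to0$ as $n,m\to\infty$ and $\|K_n\|\to0$, then $\operatorname{trace}K_n\to0$.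
\end{itemize}
Moreover, bounded AP $\Rightarrow$ \textup{(C)} $\Rightarrow$ AP, and for reflexive $E$, \textup{(C)} $\Leftrightarrow$ AP.
\end{theorem}

We do not decide whether AP alone implies (C) for non-reflexive spaces.

Section~\ref{sec:necessary} asks what a counterexample must look like and finds (C) as the obstruction. Section~\ref{sec:alternating} produces, on a space without AP, one operator with two sequences of finite-rank approximations whose traces have different limits; this is the idea of the paper in its simplest form. Sections~\ref{sec:inequality} and~\ref{sec:ideals} construct ideals in which such sequences, after thinning out, converge and on which the trace is continuous. The theorems are proved in Sections~\ref{sec:proofs} and~\ref{sec:C}.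

\section{What a counterexample must contain}\label{sec:necessary}

\begin{lemma}\label{lem:basic}
Let $\mathcal A$ be a quasi-Banach operator ideal and $\tau$ a continuous trace on it.
\begin{itemize}
\item[(a)] $\|T\|\le\|T\|_{\mathcal A}$ for all $T\in\mathcal A(E,F)$.
\item[(b)] There is a constant $c\ge1$, independent of $E$, with $|\tau(T)|\le c\|T\|_{\mathcal A}$ for all $T\in\mathcal A(E)$.
\item[(c)] $\sigma(K)\le c\,\|K\|_{\mathcal A}$ for all $K\in\mathcal F(E)$, with $c$ from \textup{(b)}.
\end{itemize}
\end{lemma}

\begin{proof}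
(a) Regard $x\in E$ as an operator $\mathbb K\to E$ and $b\in F'$ as an operator $F\to\mathbb K$. Then $bTx$ is multiplication by $\langle Tx,b\rangle$ on $\mathbb K$, which has quasi-norm $|\langle Tx,b\rangle|$. Hence $|\langle Tx,b\rangle|\le\|b\|\,\|T\|_{\mathcal A}\,\|x\|$.

(b) Otherwise there are spaces $E_n$ and $T_n\in\mathcal A(E_n)$ with $\|T_n\|_{\mathcal A}\le1$ and $|\tau(T_n)|\ge n$. Let $E$ be the $\ell_2$-sum of the $E_n$, with canonical injections $J_n:E_n\to E$ and projections $Q_n:E\to E_n$. Then $\|J_nT_nQ_n\|_{\mathcal A}\le1$, while (T$_2$) gives $\tau(J_nT_nQ_n)=\tau(T_nQ_nJ_n)=\tau(T_n)$. So $\tau$ is unbounded on the unit ball of $\mathcal A(E)$, which contradicts its continuity.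

(c) As $\tau$ agrees with $\operatorname{trace}$ on finite-rank operators, for $\|Z\|\le1$ we have $|\operatorname{trace}(ZK)|=|\tau(ZK)|\le c\|ZK\|_{\mathcal A}\le c\|K\|_{\mathcal A}$.
\end{proof}

Thus a sequence of finite-rank operators that converges to $T$ in $\mathcal A(E)$ converges to $T$ in operator norm and is $\sigma$-Cauchy, whatever the ideal with continuous trace. On $\mathcal F(E)$ the seminorm $\sigma$ satisfies
\begin{equation}\label{eq:sigmaF}
|\operatorname{trace}K|\le\sigma(K),\qquad \sigma\Big(\sum_{k\le n}a_k\otimes x_k\Big)\le\sum_{k\le n}\|a_k\|\,\|x_k\| ;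
\end{equation}
take $Z=I$ for the first inequality and use $\operatorname{trace}(Z(a\otimes x))=\langle Zx,a\rangle$ for the second.

\begin{proposition}\label{prop:CimpliesAgree}
If $E$ has property \textup{(C)}, then $\alpha=\beta$ on $\mathcal A(E)\cap\mathcal B(E)$ for all approximative quasi-Banach operator ideals $\mathcal A,\mathcal B$ with continuous traces $\alpha,\beta$.
\end{proposition}

\begin{proof}
Let $T\in\mathcal A(E)\cap\mathcal B(E)$. Choose $F_n,G_n\in\mathcal F(E)$ with $F_n\to T$ in $\mathcal A(E)$ and $G_n\to T$ in $\mathcal B(E)$, and put $K_n=F_n-G_n$. By Lemma~\ref{lem:basic}(c), $(F_n)$ and $(G_n)$ are $\sigma$-Cauchy, hence so is $(K_n)$. By Lemma~\ref{lem:basic}(a), $\|K_n\|\le\|F_n-T\|+\|T-G_n\|\to0$. So (C) gives $\alpha(T)-\beta(T)=\lim(\operatorname{trace}F_n-\operatorname{trace}G_n)=\lim\operatorname{trace}K_n=0$.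
\end{proof}

So a counterexample on $E$ requires that (C) fails. By \eqref{eq:sigmaF} the traces of a $\sigma$-Cauchy sequence converge; hence, after scaling, it requires finite-rank operators $K_n$ on $E$ with
\begin{equation}\label{eq:K}
(K_n)\ \text{is $\sigma$-Cauchy},\qquad \|K_n\|\to0,\qquad \operatorname{trace}K_n\to1 .
\end{equation}
The first condition is the serious one. On $\ell_2$, let $P_n$ be the orthogonal projection onto the span of the first $n$ unit vectors. Then $K_n=\frac1nP_n$ has norm $\frac1n$ and trace $1$. But $K_n-K_{2n}$ is diagonal, with $n$ entries $\frac1{2n}$ and $n$ entries $-\frac1{2n}$; multiplying by the diagonal operator of the signs shows $\sigma(K_n-K_{2n})\ge1$, so $(K_n)$ is not $\sigma$-Cauchy.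

\section{One operator, two sequences of approximations}\label{sec:alternating}

The failure of AP is tailor-made for \eqref{eq:K}. We use Grothendieck's criterion \cite[Thm~1.e.4]{LT}:
\begin{quote}
\emph{$E$ has AP if and only if $\sum_k\langle x_k,a_k\rangle=0$ whenever $a_k\in E'$, $x_k\in E$, $\sum_k\|a_k\|\|x_k\|<\infty$ and $\sum_k\langle x,a_k\rangle x_k=0$ for all $x\in E$.}
\end{quote}

\begin{lemma}\label{lem:noAP}
If $E$ fails AP, there are $K_n\in\mathcal F(E)$ satisfying \eqref{eq:K}.
\end{lemma}

\begin{proof}
By the criterion, after scaling, there are $a_k\in E'$, $x_k\in E$ with $\sum_k\|a_k\|\|x_k\|<\infty$, $\sum_ka_k\otimes x_k=0$ and $\sum_k\langle x_k,a_k\rangle=1$. Let $K_n=\sum_{k\le n}a_k\otimes x_k$. For $m<n$, \eqref{eq:sigmaF} gives $\sigma(K_n-K_m)\le\sum_{m<k\le n}\|a_k\|\|x_k\|$, so $(K_n)$ is $\sigma$-Cauchy. Moreover $\|K_n\|=\|\sum_{k>n}a_k\otimes x_k\|\le\sum_{k>n}\|a_k\|\|x_k\|\to0$, and $\operatorname{trace}K_n\to1$.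
\end{proof}

The sequence $(K_n)$ cannot itself converge in an ideal with continuous trace: its limit would be the operator $0$, while its traces tend to $1$. We therefore look for an operator $T$ with two approximating sequences that \emph{differ} by members of $(K_n)$. The simplest candidate is the alternating series
\[
T=K_1-K_2+K_3-K_4+\cdots,
\]
approximated by its partial sums $G_j$ of even order, or by those of odd order. By thinning out $(K_n)$ we can make the error $\|T-G_j\|$ as small as we like compared with any prescribed quantity depending on $G_j$; this will be decisive. In the following lemma the prescribed quantity is $1/\ell(G_j)$, where $\ell$ is any way of measuring the size of a finite-rank operator.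

\begin{lemma}\label{lem:alternating}
Let $K_n\in\mathcal F(E)$ satisfy \eqref{eq:K} and let $\ell:\mathcal F(E)\to[1,\infty)$ be any function. After passing to a subsequence of $(K_n)$, the partial sums $G_j=\sum_{i\le j}(-1)^{i+1}K_i$ converge in operator norm to some $T\in\mathcal L(E)$, and
\begin{itemize}
\item[(a)] $\ell(G_j)\,\|T-G_j\|\to0$;
\item[(b)] $(G_{2j})$ and $(G_{2j-1})$ are $\sigma$-Cauchy, and $\lim_j\operatorname{trace}G_{2j-1}=\lim_j\operatorname{trace}G_{2j}+1$.
\end{itemize}
\end{lemma}

\begin{proof}
We choose the terms of the subsequence one after another and call them $K_1,K_2,\dots$ again. When $K_j$ is to be chosen, $G_1,\dots,G_{j-1}$ are already determined. We take $K_j$ so late in the original sequence that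
\[
\sigma(K-K_j)\le2^{-j}\ \text{ for all later terms $K$ of the original sequence},\qquad
\|K_j\|\le\frac{2^{-j}}{\ell(G_l)}\ \text{ for } 1\le l<j .
\]
Then $\|K_i\|\le2^{-i}/\ell(G_j)$ for all $i>j$. As $\ell\ge1$, the series converges in operator norm, and $\|T-G_j\|\le\sum_{i>j}\|K_i\|\le2^{-j}/\ell(G_j)$. This proves (a).

The even partial sums are $G_{2j}=\sum_{i\le j}(K_{2i-1}-K_{2i})$ with $\sigma(K_{2i-1}-K_{2i})\le2^{-(2i-1)}$, so they are $\sigma$-Cauchy. Hence so are the operators $G_{2j-1}=G_{2j}+K_{2j}$. By \eqref{eq:sigmaF} the traces of both sequences converge, and the limits differ by $\lim\operatorname{trace}K_{2j}=1$.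
\end{proof}

What remains is to find an ideal in which $G_{2j}\to T$, another in which $G_{2j-1}\to T$ (in both cases along a subsequence), and a continuous trace on each. Then the two traces of $T$ differ by $1$.

\begin{remark}[scalar fields]\label{rem:fields}
Spaces failing AP exist over both fields as soon as they exist over one.

Let $X$ be a complex space whose underlying real space $X_{\mathbb R}$ has AP. Given a compact set $C\subset X$ and $\varepsilon>0$, choose a real-linear $S$ of finite rank with $\|Sx-x\|\le\varepsilon$ on $C\cup iC$. Then $Rx=\frac12(Sx-iS(ix))$ satisfies $R(ix)=\frac12(S(ix)+iSx)=iRx$, so it is complex-linear, of finite rank. For $x\in C$ we have $\|Rx-x\|\le\frac12\big(\|Sx-x\|+\|S(ix)-ix\|\big)\le\varepsilon$. So $X$ has AP. Hence if a complex $X$ fails AP, so does $X_{\mathbb R}$.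

Conversely, let a real space $Y$ fail AP. Its complexification $Y_{\mathbb C}$, as a real space, contains $Y$ as a complemented subspace, by a projection $P$ say. If $Y_{\mathbb C}$ had AP over $\mathbb C$, it would have it over $\mathbb R$, since complex finite-rank operators are real finite-rank operators. Compressing the approximating operators $S$ to $PS|_Y$ would then give AP for $Y$. So $Y_{\mathbb C}$ fails AP over $\mathbb C$.
\end{remark}

\section{A trace inequality for $\frac13$-nuclear operators}\label{sec:inequality}

If $G_{2j}\to T$ in an ideal with a continuous trace, then with $G_0=0$ and $U_n=G_{2n}-G_{2n-2}$ the series $\sum_nU_n$ converges to $T$ in this ideal, and the trace of $T$ has to be $\sum_n\operatorname{trace}U_n$. When we build an ideal from such series, the danger is that one of them represents the operator $0$ although its traces do not sum to $0$; this is what the series $K_1+(K_2-K_1)+(K_3-K_2)+\cdots$ does. To exclude it we need a notion of size of an operator and an inequality which forces the trace to be small if the norm is small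 \emph{compared with the reciprocal of the size}. The size is introduced now.

\subsection*{The $\frac13$-nuclear quasi-norm}

Call a function $q\ge0$ on a vector space a \emph{$\frac13$-norm} if it vanishes only at $0$, $q(\lambda x)=|\lambda|q(x)$, and $q(x+y)^{1/3}\le q(x)^{1/3}+q(y)^{1/3}$. Since $(s+t)^3\le4(s^3+t^3)$ for $s,t\ge0$, a $\frac13$-norm is a quasi-norm with constant $4$. As $q(x-y)^{1/3}$ is a metric, $q$ is continuous, and the usual facts on series hold:
\begin{itemize}
\item[(S)] The space is complete if and only if every series with $\sum_jq(x_j)^{1/3}<\infty$ converges. In this case $q(\sum_jx_j)^{1/3}\le\sum_jq(x_j)^{1/3}$ for every such series.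
\end{itemize}
(For the ``if'' part, pass to a subsequence of a Cauchy sequence whose differences have summable $q^{1/3}$.) We shall often use that $\sum_jt_j\le\big(\sum_jt_j^{1/3}\big)^3$ for $t_j\ge0$.

Let $\mathcal N(E,F)$ be the set of all operators $T=\sum_ka_k\otimes y_k$ with $a_k\in E'$, $y_k\in F$ and $\sum_k(\|a_k\|\|y_k\|)^{1/3}<\infty$, and let
\[
\nu(T)=\inf\Big(\sum_k(\|a_k\|\|y_k\|)^{1/3}\Big)^3
\]
over all such representations.

\begin{lemma}\label{lem:nu}
\begin{itemize}
\item[(a)] $\nu$ is a $\frac13$-norm on $\mathcal N(E,F)$ with $\|T\|\le\nu(T)$, $\nu(a\otimes y)=\|a\|\|y\|$ and $\nu(XTY)\le\|X\|\nu(T)\|Y\|$.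
\item[(b)] $\mathcal F(E,F)$ is $\nu$-dense in $\mathcal N(E,F)$.
\item[(c)] $\mathcal N(E,F)$ is complete with respect to $\nu$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) Concatenating representations of $S$ and $T$ shows that $\nu^{1/3}$ is subadditive. Homogeneity is clear, and the inequality for $XTY$ holds because $X(a\otimes y)Y=(Y'a)\otimes(Xy)$. For any representation, $\|T\|\le\sum_k\|a_k\|\|y_k\|\le\big(\sum_k(\|a_k\|\|y_k\|)^{1/3}\big)^3$; hence $\|T\|\le\nu(T)$. So $\nu$ vanishes only at $0$, and $\|a\|\|y\|=\|a\otimes y\|\le\nu(a\otimes y)\le\|a\|\|y\|$.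

(b) $\nu\big(\sum_{k>N}a_k\otimes y_k\big)\le\big(\sum_{k>N}(\|a_k\|\|y_k\|)^{1/3}\big)^3\to0$.

(c) We use (S). Let $\sum_j\nu(D_j)^{1/3}<\infty$ and choose representations $D_j=\sum_ka_{jk}\otimes y_{jk}$ with $\sum_k(\|a_{jk}\|\|y_{jk}\|)^{1/3}\le\nu(D_j)^{1/3}+2^{-j}$. Since $\sum_{j,k}(\|a_{jk}\|\|y_{jk}\|)^{1/3}<\infty$, all these terms sum absolutely in operator norm to some $D$, which lies in $\mathcal N(E,F)$. The terms with $j>J$ represent $D-\sum_{j\le J}D_j$, so $\nu\big(D-\sum_{j\le J}D_j\big)^{1/3}\le\sum_{j>J}(\nu(D_j)^{1/3}+2^{-j})\to0$.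
\end{proof}

\subsection*{The inequality}

\begin{lemma}\label{lem:rank}
If $R\in\mathcal F(E)$ has rank $r$, then $|\operatorname{trace}R|\le r\|R\|$.
\end{lemma}

\begin{proof}
By Auerbach's lemma, the range of $R$ has a basis $w_1,\dots,w_r$ of norm-one vectors whose coordinate functionals $w_1^*,\dots,w_r^*$ on the range also have norm one. Then $R=\sum_i(w_i^*\circ R)\otimes w_i$, so $\operatorname{trace}R=\sum_iw_i^*(Rw_i)$, and each summand is at most $\|R\|$ in modulus.
\end{proof}

\begin{proposition}\label{prop:ineq}
Let $T=\sum_ka_k\otimes x_k\in\mathcal L(E)$ with $s=\big(\sum_k(\|a_k\|\|x_k\|)^{1/3}\big)^3<\infty$. Then for every $m\in\mathbb N$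
\[
\Big|\sum_k\langle x_k,a_k\rangle\Big|\le m\|T\|+\frac{2s}m .
\]
\end{proposition}

\begin{proof}
The series for $T$ and for its trace converge absolutely, so we may discard zero terms and reorder. (If only finitely many terms remain, we append zero terms at the end.) Hence we may assume that $t_k=\|a_k\|\|x_k\|$ is non-increasing. Then $m\,t_m^{1/3}\le\sum_{k\le m}t_k^{1/3}\le s^{1/3}$, and therefore
\[
\sum_{k>m}t_k\le t_m^{2/3}\sum_{k>m}t_k^{1/3}\le\frac{s^{2/3}}{m^2}\,s^{1/3}=\frac s{m^2}.
\]
The operator $T_m=\sum_{k\le m}a_k\otimes x_k$ has rank at most $m$ and $\|T_m\|\le\|T\|+s/m^2$. By Lemma~\ref{lem:rank}, $|\operatorname{trace}T_m|\le m\|T\|+s/m$. The remaining terms contribute at most $s/m^2\le s/m$ to the trace.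
\end{proof}

Apply this to a representation of $T=0$ and let $m\to\infty$: it follows that $\sum_k\langle x_k,a_k\rangle=0$. Since the difference of two representations of the same operator is a representation of $0$,
\[
\operatorname{tr}(T):=\sum_k\langle x_k,a_k\rangle
\]
is well defined and linear on $\mathcal N(E)$. It extends $\operatorname{trace}$ from $\mathcal F(E)$ and satisfies $|\operatorname{tr}T|\le\nu(T)$. If $T=\sum_ka_k\otimes y_k\in\mathcal N(E,F)$ and $X\in\mathcal L(F,E)$, then $XT=\sum_ka_k\otimes Xy_k$ and $TX=\sum_kX'a_k\otimes y_k$, so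
\begin{equation}\label{eq:commute}
\operatorname{tr}(XT)=\sum_k\langle Xy_k,a_k\rangle=\operatorname{tr}(TX).
\end{equation}
Taking the infimum over representations in Proposition~\ref{prop:ineq}, we obtain
\begin{equation}\label{eq:ineq}
|\operatorname{tr}T|\le m\|T\|+\frac{2\nu(T)}m\qquad(T\in\mathcal N(E),\ m\in\mathbb N).
\end{equation}

\begin{remark}\label{rem:own}
For $T\ne0$, the choice $m=\lceil\sqrt{2\nu(T)/\|T\|}\,\rceil$ in \eqref{eq:ineq} gives $|\operatorname{tr}T|\le\|T\|+2\sqrt{2\nu(T)\|T\|}$. Hence the operators $K_n$ of \eqref{eq:K} have $\liminf_n\nu(K_n)\|K_n\|\ge\frac18$: their norms are at least of the order of $1/\nu(K_n)$, the reciprocal of their own size. On the other hand, Lemma~\ref{lem:alternating} makes $\|K_j\|$ as small as we like compared with any negative power of the size of the \emph{preceding} partial sum $G_{j-1}$. The construction lives on this difference.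

The exponent $\frac13$ could not be replaced by $1$. For the operators in Lemma~\ref{lem:noAP} the sums $\sum_{k\le n}\|a_k\|\|x_k\|$ are bounded and $\|K_n\|\to0$, while $\operatorname{trace}K_n\to1$. So the analogue of \eqref{eq:ineq}, with the infimum of the sums $\sum_k\|a_k\|\|x_k\|$ in place of $\nu$, fails on every space without AP.
\end{remark}

\subsection*{The seminorm $\sigma$ between different spaces}

For $T\in\mathcal N(E,F)$ put
\[
\sigma(T)=\sup\{|\operatorname{tr}(ZT)|:Z\in\mathcal L(F,E),\ \|Z\|\le1\};
\]
for $T\in\mathcal F(E)$ this is the earlier $\sigma$. It is a seminorm, and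
\begin{equation}\label{eq:sigmaN}
\|T\|\le\sigma(T)\le\nu(T),\qquad \sigma(XTY)\le\|X\|\,\sigma(T)\,\|Y\|,\qquad |\operatorname{tr}T|\le\sigma(T)\ \text{ if }E=F .
\end{equation}
Indeed, for $Z=b\otimes x$ with $\|b\|,\|x\|\le1$ we have $\operatorname{tr}(ZT)=\langle Tx,b\rangle$, which gives the first inequality. The second holds because $|\operatorname{tr}(ZT)|\le\nu(ZT)\le\nu(T)$ if $\|Z\|\le1$. For the third, \eqref{eq:commute} yields $\operatorname{tr}(ZXTY)=\operatorname{tr}((YZX)T)$, and $\|YZX\|\le\|Y\|\|Z\|\|X\|$. For the last take $Z=I$.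

\section{The ideals $\mathcal A_M$}\label{sec:ideals}

We now collect the operators $T=\sum_nU_n$ which are approximated fast by their partial sums. Fix a scale of numbers $M_1\le M_2\le\cdots$. Suppose that, up to summable factors, $\nu(U_n)$ is at most $M_n$ and $\|U_n\|$ is at most $M_{n-1}^{-3}$. Then the $n$th partial sum has size at most of order $M_n$, and it is within order $M_n^{-3}$ of $T$, which is far smaller than the reciprocal of this bound for its size. In a representation of $0$ the partial sums then have small traces by \eqref{eq:ineq}. Finally, $\sigma(U_n)$ must be controlled, to make the traces summable. These are the three requirements in the following definition.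

\begin{definition}
A sequence $M=(M_n)_{n\ge0}$ of integers is \emph{admissible} if $1=M_0=M_1\le M_2\le\cdots$ and $M_n\to\infty$. For $U\in\mathcal N(E,F)$ and $n\ge1$ let
\[
\rho_n(U)=\max\Big\{\sigma(U),\ \frac{\nu(U)}{M_n},\ M_{n-1}^3\|U\|\Big\}.
\]
Let $\mathcal A_M(E,F)$ be the set of all operators
\begin{equation}\label{eq:rep}
T=\sum_{n\ge1}U_n\ \text{ (in operator norm)},\qquad U_n\in\mathcal N(E,F),\qquad \sum_n\rho_n(U_n)^{1/3}<\infty,
\end{equation}
and let $\|T\|_M=\inf\big(\sum_n\rho_n(U_n)^{1/3}\big)^3$ over all representations \eqref{eq:rep}.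
\end{definition}

Each of the three entries, raised to the power $\frac13$, is subadditive (for the seminorms $\sigma$ and $\|\cdot\|$ because $(s+t)^{1/3}\le s^{1/3}+t^{1/3}$). Hence $\rho_n$ is a $\frac13$-norm. By Lemma~\ref{lem:nu} and \eqref{eq:sigmaN},
\begin{equation}\label{eq:rho}
\frac{\nu}{M_n}\le\rho_n\le M_{n-1}^3\,\nu,\qquad \|\cdot\|\le\sigma\le\rho_n,\qquad \rho_1=\nu,\qquad \rho_n(XUY)\le\|X\|\rho_n(U)\|Y\|.
\end{equation}
In particular $\rho_n$ is equivalent to $\nu$, so $\mathcal N(E,F)$ is complete with respect to $\rho_n$ as well. The ideal $\mathcal A_M$ can be larger than $\mathcal N$ only because the equivalence is not uniform in $n$.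

\begin{proposition}\label{prop:ideal}
For admissible $M$, $\mathcal A_M$ is an approximative quasi-Banach operator ideal, and
\[
\alpha_M(T):=\sum_n\operatorname{tr}(U_n)\qquad\text{for $T$ as in \eqref{eq:rep} with $E=F$}
\]
is a well-defined continuous trace on it.
\end{proposition}

\begin{proof}
\emph{Ideal.} Adding two representations termwise shows that $\mathcal A_M(E,F)$ is closed under sums and that $\|\cdot\|_M^{1/3}$ is subadditive. Homogeneity is clear. The ideal inequality follows from $XTY=\sum_nXU_nY$ and \eqref{eq:rho}. For every representation, $\|T\|\le\sum_n\|U_n\|\le\sum_n\rho_n(U_n)\le\big(\sum_n\rho_n(U_n)^{1/3}\big)^3$, so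
\[
\|T\|\le\|T\|_M .
\]
Thus $\|\cdot\|_M$ is a $\frac13$-norm, hence a quasi-norm with constant $4$. If $T\in\mathcal N(E,F)$, the choice $U_1=T$ and $U_n=0$ for $n\ge2$ gives $\|T\|_M\le\rho_1(T)=\nu(T)$. So $\mathcal F\subseteq\mathcal N\subseteq\mathcal A_M$, and $\|a\|\|y\|=\|a\otimes y\|\le\|a\otimes y\|_M\le\nu(a\otimes y)=\|a\|\|y\|$.

\emph{Completeness.} We use (S). Let $\sum_j\|T^{(j)}\|_M^{1/3}<\infty$. Choose representations $T^{(j)}=\sum_nU_n^{(j)}$ with $\sum_n\rho_n(U_n^{(j)})^{1/3}\le\|T^{(j)}\|_M^{1/3}+2^{-j}$. Then $\sum_{n,j}\rho_n(U_n^{(j)})^{1/3}<\infty$. For fixed $n$, (S) applied to $\rho_n$ shows that $U_n:=\sum_jU_n^{(j)}$ converges in $\mathcal N(E,F)$ and that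
\[
\rho_n\Big(\sum_{j>J}U_n^{(j)}\Big)^{1/3}\le\sum_{j>J}\rho_n(U_n^{(j)})^{1/3}\qquad(J\ge0).
\]
With $J=0$ this shows that $T:=\sum_nU_n$ is a representation \eqref{eq:rep}. Since $\sum_{n,j}\|U_n^{(j)}\|\le\sum_{n,j}\rho_n(U_n^{(j)})<\infty$, the order of summation is immaterial in operator norm. Hence $T=\sum_jT^{(j)}$ and
\[
T-\sum_{j\le J}T^{(j)}=\sum_n\Big(\sum_{j>J}U_n^{(j)}\Big).
\]
The right-hand side is a representation \eqref{eq:rep}, so
\[
\Big\|T-\sum_{j\le J}T^{(j)}\Big\|_M^{1/3}\le\sum_n\sum_{j>J}\rho_n(U_n^{(j)})^{1/3}\longrightarrow0 .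
\]

\emph{Density of finite-rank operators.} For $T$ as in \eqref{eq:rep}, $\|T-\sum_{n\le N}U_n\|_M^{1/3}\le\sum_{n>N}\rho_n(U_n)^{1/3}\to0$. The operator $\sum_{n\le N}U_n\in\mathcal N(E,F)$ is a limit of finite-rank operators with respect to $\nu$ by Lemma~\ref{lem:nu}(b), hence with respect to $\|\cdot\|_M\le\nu$.

\emph{The trace is well defined.} The series $\sum_n\operatorname{tr}U_n$ converges absolutely, since $|\operatorname{tr}U_n|\le\sigma(U_n)\le\rho_n(U_n)$. Taking the difference of two representations, we have to show that $\sum_n\operatorname{tr}U_n=0$ if $\sum_nU_n=0$ in \eqref{eq:rep}. Let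
\[
R=\Big(\sum_k\rho_k(U_k)^{1/3}\Big)^3,\qquad F_n=\sum_{k\le n}U_k=-\sum_{k>n}U_k .
\]
The two expressions for $F_n$ give two estimates. For $k>n$ we have $M_{k-1}\ge M_n$, hence $\|U_k\|\le M_{k-1}^{-3}\rho_k(U_k)\le M_n^{-3}\rho_k(U_k)$, and so $\|F_n\|\le M_n^{-3}R$. For $k\le n$ we have $\nu(U_k)\le M_k\rho_k(U_k)\le M_n\rho_k(U_k)$, hence $\nu(F_n)^{1/3}\le\sum_{k\le n}(M_n\rho_k(U_k))^{1/3}\le(M_nR)^{1/3}$. So $F_n$ has size at most $M_nR$ and norm at most $M_n^{-3}R$. By \eqref{eq:ineq} with $m=M_n^2$,
\[
\Big|\sum_{k\le n}\operatorname{tr}U_k\Big|=|\operatorname{tr}F_n|\le M_n^2\cdot M_n^{-3}R+\frac{2M_nR}{M_n^2}=\frac{3R}{M_n}\longrightarrow0 .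
\]

\emph{Trace properties.} For (T$_1$) use the representation $U_1=a\otimes x$, $U_n=0$ for $n\ge2$. Properties (T$_3$) and (T$_4$) follow by adding representations and multiplying them by scalars. For (T$_2$), let $T=\sum_nU_n\in\mathcal A_M(E,F)$ and $X\in\mathcal L(F,E)$. By \eqref{eq:rho}, $\sum_nXU_n$ and $\sum_nU_nX$ are representations of $XT$ and $TX$, and $\operatorname{tr}(XU_n)=\operatorname{tr}(U_nX)$ by \eqref{eq:commute}. Finally, $|\alpha_M(T)|\le\sum_n\rho_n(U_n)\le\big(\sum_n\rho_n(U_n)^{1/3}\big)^3$ for every representation, so $|\alpha_M(T)|\le\|T\|_M$, and the linear functional $\alpha_M$ is continuous.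
\end{proof}

\section{Proofs of Theorems \ref{thm:main} and \ref{thm:all}}\label{sec:proofs}

The next lemma says that every operator which is approximated fast enough, relative to the size of the approximants, is captured by some $\mathcal A_M$, and that $\alpha_M$ then gives it the trace suggested by the approximants.

\begin{lemma}\label{lem:capture}
Let $T\in\mathcal L(E)$ and $F_n\in\mathcal F(E)$ be such that $(F_n)$ is $\sigma$-Cauchy and
\[
L_n^3\,\|T-F_n\|\to0,\qquad\text{where } L_n=1+\nu(F_n).
\]
Then there is an admissible $M$ with $T\in\mathcal A_M(E)$ and $\alpha_M(T)=\lim_n\operatorname{trace}F_n$.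
\end{lemma}

\begin{proof}
The limit of the traces exists by \eqref{eq:sigmaF}, and it does not change if we pass to a subsequence. Since $L_n\ge1$, we have $\|T-F_n\|\to0$. We pass to a subsequence, denoted by $(F_n)$ again (with $L_n=1+\nu(F_n)$), such that
\begin{equation}\label{eq:sub}
\sigma(F_n-F_{n-1})\le2^{-n}\quad(n\ge2),\qquad L_i^3\,\|T-F_n\|\le16^{-n}\quad(1\le i\le n).
\end{equation}
This is possible because all sufficiently late terms of the original sequence qualify as the $n$th term. For $i=n$ the second condition is the hypothesis. For $i<n$ the number $L_i$ is already fixed, and the original sequence converges to $T$ in operator norm. For the first condition we make sure, when choosing the $(n-1)$st term, that all later terms are within $\sigma$-distance $2^{-n}$ of it.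

Put $L_n^*=\max_{i\le n}L_i$, $M_0=M_1=1$ and $M_n=\lceil2^nL_n^*\rceil$ for $n\ge2$. Then $M$ is admissible, and $M_n\le2^{n+1}L_n^*$ for all $n\ge1$. Let $U_1=F_1$ and $U_n=F_n-F_{n-1}$ for $n\ge2$, so that $\sum_nU_n=T$ in operator norm. For $n\ge2$ the three entries of $\rho_n(U_n)$ are controlled by
\begin{align*}
\sigma(U_n)&\le2^{-n},\\
\nu(U_n)&\le4\big(\nu(F_n)+\nu(F_{n-1})\big)\le8L_n^*\le8\cdot2^{-n}M_n,\\
M_{n-1}^3\|U_n\|&\le8^n(L_{n-1}^*)^3\big(\|T-F_n\|+\|T-F_{n-1}\|\big)\le8^n\big(16^{-n}+16^{-(n-1)}\big)=17\cdot2^{-n};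
\end{align*}
in the last line \eqref{eq:sub} is used with $i\le n-1$. So $\rho_n(U_n)\le17\cdot2^{-n}$ for $n\ge2$, and \eqref{eq:rep} holds. Moreover $\alpha_M(T)=\sum_n\operatorname{tr}U_n=\lim_n\operatorname{trace}F_n$.
\end{proof}

\begin{proposition}\label{prop:two}
If there are $K_n\in\mathcal F(E)$ satisfying \eqref{eq:K}, then there are admissible $M,M'$ and an operator $T\in\mathcal A_M(E)\cap\mathcal A_{M'}(E)$ with $\alpha_M(T)=\alpha_{M'}(T)+1$.
\end{proposition}

\begin{proof}
Apply Lemma~\ref{lem:alternating} with $\ell(G)=(1+\nu(G))^3$. Both sequences $(G_{2j-1})$ and $(G_{2j})$ then satisfy the hypotheses of Lemma~\ref{lem:capture} with the same limit $T$. The latter lemma provides $M$ for the first sequence and $M'$ for the second, with $\alpha_M(T)=\lim\operatorname{trace}G_{2j-1}$ and $\alpha_{M'}(T)=\lim\operatorname{trace}G_{2j}$. By Lemma~\ref{lem:alternating}(b) these values differ by $1$.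
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
If $E$ fails AP, Lemma~\ref{lem:noAP} provides $K_n$ satisfying \eqref{eq:K}. Take $T$, $\mathcal A=\mathcal A_M$ and $\mathcal B=\mathcal A_{M'}$ from Proposition~\ref{prop:two}. By Proposition~\ref{prop:ideal} these are approximative quasi-Banach operator ideals with continuous traces $\alpha_M$ and $\alpha_{M'}$.
\end{proof}

\begin{remark}
Why does this not contradict the fact that $\alpha_M$ is well defined? Each $G_j$ approximates $T$ with an error that is small compared with $(1+\nu(G_j))^{-3}$. But the passage from $G_{j-1}$ to $G_j$ adds $\pm K_j$, an operator with trace near $1$. Its norm is negligible compared with $(1+\nu(G_{j-1}))^{-3}$ but, by Remark~\ref{rem:own}, at least of the order of $1/\nu(K_j)$. The ideal $\mathcal A_{M'}$ contains the series of the even steps $G_{2n}-G_{2n-2}$ and $\mathcal A_M$ that of the odd steps $G_{2n+1}-G_{2n-1}$, in both cases after thinning out. The scales $M'$ and $M$ are different, and by Proposition~\ref{prop:ideal} no single scale can accommodate both series.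
\end{remark}

For Theorem~\ref{thm:all} we replace the alternating coefficients by more general ones. The sum $K_1-K_2+K_3-\cdots$ is the case $c=(1,0,1,0,\dots)$ of the following construction.

\begin{proof}[Proof of Theorem~\ref{thm:all}]
Let $(K_n)$ be as in Lemma~\ref{lem:noAP}. Let $(c_j)_{j\ge1}$ enumerate a countable dense set of scalars, so that every scalar is the limit of a subsequence of $(c_j)$. Put $c_0=0$ and
\[
G_j=\sum_{i\le j}(c_i-c_{i-1})K_i .
\]
As in the proof of Lemma~\ref{lem:alternating}, we choose a subsequence of $(K_n)$ term by term, keeping the notation, such that for all $j$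
\begin{itemize}
\item[(a)] $(1+|c_j|)\,\sigma(K_m-K_j)\le2^{-j}$ for all $m\ge j$;
\item[(b)] $|c_j-c_{j-1}|\,\|K_j\|\le2^{-j}(1+\nu(G_l))^{-3}$ for $1\le l<j$.
\end{itemize}
When $K_j$ is to be chosen, $G_1,\dots,G_{j-1}$ and all the scalars are known. So (b), and (a) with $K_m$ replaced by any later term of the original sequence, hold for every sufficiently late choice. By (b), $G_j$ converges in operator norm to some $T\in\mathcal L(E)$, and
\[
\|T-G_j\|\le\sum_{i>j}2^{-i}(1+\nu(G_j))^{-3}=2^{-j}(1+\nu(G_j))^{-3},
\]
so $(1+\nu(G_j))^3\|T-G_j\|\to0$.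

Summation by parts gives
\[
G_j=S_j+c_jK_j,\qquad S_j=\sum_{i<j}c_i(K_i-K_{i+1}).
\]
By (a), $\sigma\big(c_i(K_i-K_{i+1})\big)\le2^{-i}$. Hence $(S_j)$ is $\sigma$-Cauchy, and $\operatorname{trace}S_j$ converges to some scalar $\tau_0$. Let $u$ be any scalar and let $c_{j_l}\to u$. From
\[
c_{j_l}K_{j_l}-c_{j_k}K_{j_k}=c_{j_l}(K_{j_l}-K_{j_k})+(c_{j_l}-c_{j_k})K_{j_k},
\]
the boundedness of $(c_{j_l})_l$ and $\sup_n\sigma(K_n)<\infty$, we see that $(c_{j_l}K_{j_l})_l$ is $\sigma$-Cauchy. Its traces tend to $u$, because $\operatorname{trace}K_n\to1$. So $(G_{j_l})_l$ is $\sigma$-Cauchy, and $\operatorname{trace}G_{j_l}\to\tau_0+u$. By Lemma~\ref{lem:capture} there is an admissible $M$ with $T\in\mathcal A_M(E)$ and $\alpha_M(T)=\tau_0+u$.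

The operator $T$ and the scalar $\tau_0$ do not depend on $u$. So for a given scalar $t$ we take $u=t-\tau_0$ and, with the corresponding $M$, put $\mathcal A_t=\mathcal A_M$ and $\alpha_t=\alpha_M$. By Proposition~\ref{prop:ideal}, these have the required properties.
\end{proof}

\section{Spaces on which all traces agree}\label{sec:C}

\begin{proof}[Proof of Theorem~\ref{thm:C}]
\emph{(ii)$\Rightarrow$(i)} is Proposition~\ref{prop:CimpliesAgree}.

\emph{(i)$\Rightarrow$(ii).} Suppose that (C) fails. Then there is a $\sigma$-Cauchy sequence $K_n\in\mathcal F(E)$ with $\|K_n\|\to0$ and $\operatorname{trace}K_n\not\to0$. As $|\operatorname{trace}K|\le\sigma(K)$, the traces converge, and their limit $\lambda$ is not $0$. The operators $\lambda^{-1}K_n$ satisfy \eqref{eq:K}, so Propositions~\ref{prop:two} and~\ref{prop:ideal} show that (i) fails.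

\emph{\textup{(C)}$\Rightarrow$AP.} If $E$ fails AP, the operators of Lemma~\ref{lem:noAP} violate (C).

\emph{Bounded AP$\Rightarrow$\textup{(C)}.} Let $(P_i)$ and $\lambda$ be as in the definition of the bounded AP, and let $(K_n)$ be as in (C). The idea is that, for fixed $i$, $\operatorname{trace}(P_iK_n)$ is controlled by $\|K_n\|$ since $P_i$ has a fixed rank, while $\operatorname{trace}((I-P_i)K_n)$ differs little from $\operatorname{trace}((I-P_i)K_{n_0})$ by the $\sigma$-Cauchy condition, uniformly in $i$. Given $\varepsilon>0$, choose $n_0$ with $\sigma(K_n-K_{n_0})\le\varepsilon$ for $n\ge n_0$. Write $K_{n_0}=\sum_{k\le N}a_k\otimes x_k$; since $\operatorname{trace}((I-P_i)K_{n_0})=\sum_{k\le N}\langle x_k-P_ix_k,a_k\rangle$, we can choose $i$ such that this trace is at most $\varepsilon$ in modulus. Then for $n\ge n_0$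
\begin{align*}
|\operatorname{trace}K_n|&\le|\operatorname{trace}((I-P_i)(K_n-K_{n_0}))|+|\operatorname{trace}((I-P_i)K_{n_0})|+|\operatorname{trace}(P_iK_n)|\\
&\le(1+\lambda)\varepsilon+\varepsilon+\operatorname{rank}(P_i)\,\lambda\,\|K_n\| ;
\end{align*}
the last term comes from Lemma~\ref{lem:rank}. As $i$ is fixed and $\|K_n\|\to0$, we get $\limsup_n|\operatorname{trace}K_n|\le(2+\lambda)\varepsilon$.

\emph{AP$\Rightarrow$\textup{(C)} for reflexive $E$.} The idea is that $\sigma$ is then the projective norm on $\mathcal F(E)=E'\otimes E$, so that a $\sigma$-Cauchy sequence has a limit to which Grothendieck's criterion applies. For $K\in\mathcal F(E)$ let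
\[
\pi(K)=\inf\Big\{\sum_k\|a_k\|\|x_k\|:\ K=\sum_ka_k\otimes x_k\ \text{a finite sum}\Big\}.
\]
This is a seminorm on $\mathcal F(E)$, and $\sigma\le\pi$ by \eqref{eq:sigmaF}. We show that $\sigma=\pi$; here reflexivity is used. By the Hahn--Banach theorem there is, for given $K$, a linear functional $\varphi$ on $\mathcal F(E)$ with $|\varphi|\le\pi$ and $\varphi(K)=\pi(K)$. As $|\varphi(a\otimes x)|\le\|a\|\|x\|$, for each $x\in E$ the map $a\mapsto\varphi(a\otimes x)$ is an element $Zx$ of $E''=E$. Clearly $Z$ is linear and $\|Z\|\le1$. Now $\varphi(a\otimes x)=\langle Zx,a\rangle=\operatorname{trace}(Z(a\otimes x))$, hence $\varphi(K)=\operatorname{trace}(ZK)$ by linearity, and $\pi(K)=\operatorname{trace}(ZK)\le\sigma(K)$.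

Let $(K_n)$ be as in (C). Its traces converge, and we have to show that the limit is $0$. So we may pass to a subsequence with $\pi(K_{n+1}-K_n)<2^{-n}$. Take a finite representation of $K_1$, followed by finite representations of $K_2-K_1$, $K_3-K_2$, \dots, such that for the representation of $K_{n+1}-K_n$ the sum of the products of norms is less than $2^{-n}$. Concatenation yields sequences $a_k\in E'$, $x_k\in E$ with $\sum_k\|a_k\|\|x_k\|<\infty$, such that $K_n$ is the partial sum of $\sum_ka_k\otimes x_k$ up to the end of the $n$th block. Hence $\sum_ka_k\otimes x_k=\lim_nK_n=0$ and $\sum_k\langle x_k,a_k\rangle=\lim_n\operatorname{trace}K_n$. By AP and Grothendieck's criterion the latter is $0$.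
\end{proof}

\begin{thebibliography}{9}
\bibitem{Davie} Davie, Bull. London Math. Soc. \textbf{5} (1973).
\bibitem{Enflo} Enflo, Acta Math. \textbf{130} (1973).
\bibitem{LT} Lindenstrauss and Tzafriri, \emph{Classical Banach Spaces I}.
\end{thebibliography}
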